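# Relation algebra reducts and cylindric bases: dimension four against dimension five

## 1. Finite structures with coloured edges and a label on (edge, point)

Fix a finite $d\ge 4$ and put $D=2d$. We first choose three finite parameters.

* $\Lambda$ is a finite set with an asymmetric relation $\succ$ (never both $a\succ b$ and $b\succ a$, so in particular never $a\succ a$) such that every subset of $\Lambda$ of size at most $D^2$ is *dominated*: there is $b\in\Lambda$ with $b\succ a$ for all $a$ in the subset. Such a $b$ is automatically outside the subset.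
* $R$ is a number such that every colouring of the edges of the complete graph on $R$ vertices by elements of $\Lambda$ has a monochromatic triangle. It exists by Ramsey's theorem.
* $m=\max(D,R)$.

The set $\Lambda$ exists by an argument of Erdős. Put $q=D^2$ and orient the edges of the complete graph on $v\ge q$ vertices independently at random. For a fixed $q$-set, a given vertex outside it dominates it with probability $2^{-q}$, independently for different vertices. So the probability that some $q$-set is undominated is at most $\binom vq(1-2^{-q})^{v-q}$, which tends to $0$ as $v\to\infty$. For large $v$ some tournament has every $q$-set dominated, and a smaller set is dominated because it is contained in a $q$-set. Since a singleton is dominated by another element, $|\Lambda|\ge 2$.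

**Definition (the class $\mathcal K$).** $\mathcal K$ is the class of finite structures $\mathbf X=(X,\lambda,h)$, where $\lambda$ assigns to each 2-subset $\{x,y\}$ of $X$ a colour $\lambda(x,y)\in\Lambda$, and $h$ assigns to each 2-subset $\{x,y\}$ and each $z\in X\setminus\{x,y\}$ a value $h(x,y;z)\in\{0,\dots,m-1\}$, such that

* (R1) no triangle $\{x,y,z\}$ has $\lambda(x,y)=\lambda(y,z)=\lambda(x,z)$;
* (R2) for distinct $x,y,z,z'$: if $h(x,y;z)=h(x,y;z')$, then $\lambda(z,z')\succ\lambda(x,y)$.

The class is closed under substructures and isomorphism. A structure on at most two points has no $h$-values. On three points (R2) is vacuous: for $a\ne b$ in $\Lambda$, the colours $\lambda(y,y')=a$, $\lambda(y,z)=\lambda(y',z)=b$ with arbitrary $h$-values give a member of $\mathcal K$. On four points (R2) has this consequence: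

$$\text{for distinct }x,x',z,z':\quad\text{not both } h(x,x';z)=h(x,x';z')\ \text{ and }\ h(z,z';x)=h(z,z';x'). \qquad(1.1)$$

Indeed the two equations would give $\lambda(z,z')\succ\lambda(x,x')$ and $\lambda(x,x')\succ\lambda(z,z')$. So two edges cannot both fail to separate each other's endpoints.

Despite these prohibitions, small members of $\mathcal K$ can always be glued.

**Lemma 1 (amalgamation).** If $\mathbf P,\mathbf Q\in\mathcal K$ induce the same structure on $T=P\cap Q$ and $|P\cup Q|\le D$, there is $\mathbf S\in\mathcal K$ on $P\cup Q$ inducing $\mathbf P$ and $\mathbf Q$.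

*Proof.* **Step 1: one new point on each side.** Let $P=T\cup\{p\}$ and $Q=T\cup\{q\}$ with $p\neq q$ outside $T$, so $|T|\le D-2$. We must choose the colour $\lambda(p,q)$ and, for each $t\in T$, the three values $h(p,q;t)$, $h(t,p;q)$, $h(t,q;p)$. Nothing else is undefined.

* Choose $\lambda(p,q)$ dominating all $\lambda$-values in $\mathbf P$ and $\mathbf Q$. There are fewer than $D^2$ of them, so this is possible, and $\lambda(p,q)$ differs from all of them.
* Choose the values $h(p,q;t)$, $t\in T$, pairwise distinct. This is possible as $m\ge D>|T|$.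
* For $t\in T$ choose $h(t,p;q)\notin\{h(t,p;t'):t'\in T\setminus\{t\}\}$ and $h(t,q;p)\notin\{h(t,q;t'):t'\in T\setminus\{t\}\}$. This is possible as $m>D-3\ge|T|-1$.

(R1): a triangle containing both $p$ and $q$ is not monochromatic, because $\lambda(p,q)$ is a new value. (R2) needs checking only for $x,y,z,z'$ among which both $p$ and $q$ occur. If $\{x,y\}=\{p,q\}$, the two $h$-values differ by the second choice. If one of $p,q$ is in $\{x,y\}$ and the other in $\{z,z'\}$, they differ by the third choice. If $\{z,z'\}=\{p,q\}$, then $\lambda(z,z')=\lambda(p,q)\succ\lambda(x,y)$ by the first choice.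

**Step 2: the general case,** by induction on $|P\setminus T|+|Q\setminus T|$. If one of these sets is empty there is nothing to do; if both have size one, this is Step 1. Otherwise one has size at least 2; by symmetry let it be $P\setminus T$, and take $p\in P\setminus T$. First amalgamate $P\setminus\{p\}$ with $Q$ over $T$; the measure is $|P\setminus T|-1+|Q\setminus T|$. The result is a structure on $(P\setminus\{p\})\cup Q$, which meets $P$ exactly in $P\setminus\{p\}$ and induces there the structure of $\mathbf P$. Now amalgamate it with $\mathbf P$ over $P\setminus\{p\}$; the measure is $1+|Q\setminus T|$. Both measures are smaller than the original one, and all sizes stay at most $D$. $\square$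

**Definition (objects and types).** An *object* over $X$ is either a point $x\in X$, called a *main* object, with $\mathrm{supp}\,x=\{x\}$, or an ordered pair $(x,y)$ of distinct points, called a *pair* object, with $\mathrm{supp}\,(x,y)=\{x,y\}$. The *type* of a finite sequence $(o_i)_{i\in I}$ of objects over $\mathbf X\in\mathcal K$ is the isomorphism class of the structure induced by $\mathbf X$ on $\bigcup_i\mathrm{supp}\,o_i$ together with the sequence $(o_i)_{i\in I}$.

Every point of the support is a coordinate of some $o_i$, so the isomorphism between two representatives of a type is unique. Hence for a type we may speak of equality of its objects, of their coordinates, and of the values $\lambda,h$ at these coordinates.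

For example, the type of $(x,x',z)$, all main, records the three colours and all $h$-values. The three 2-types of $(x,x')$, $(x,z)$, $(x',z)$ record the colours only. The number $h(x,x';z)$ involves three points, but it is part of the 2-type of the pair object $(x,x')$ and the main object $z$. So it is invisible to the 2-types of a list of main objects, and visible once the pair is listed too.

These structures are built to answer the following question. A relation algebra can have an "$n$-dimensional" witness in two senses: it sits inside the relation algebra reduct of an $n$-dimensional cylindric algebra, or it sits inside a relation algebra with an $n$-dimensional cylindric basis, which is a set of finite labelled graphs with an amalgamation property. The second implies the first. Does the first imply the second? We shall see that it does for $n=4$ and does not for any finite $n\ge5$. The counterexamples are relation algebras of 2-types over $\mathcal K$. Lemma 1 makes them reducts of $d$-dimensional cylindric algebras, and (1.1) with (R1) keeps them out of every algebra with a cylindric basis of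 dimension at least 5.

## 2. Reducts of cylindric algebras, networks and cylindric bases

**Relation algebras.** A relation algebra (RA) is a Boolean algebra with an associative composition $;$ having two-sided identity $1'$, and a converse $\breve{\ }$, subject to the usual axioms. The textbook facts we use are these. Composition is completely additive in each argument. Converse is a Boolean automorphism with $\breve{\breve x}=x$ and $(x;y)^\smile=\breve y;\breve x$; if $e\le 1'$ then $\breve e=e$. The Peircean law holds:
$$(x;y)\cdot z=0\iff(\breve x;z)\cdot y=0\iff(z;\breve y)\cdot x=0. \qquad(2.1)$$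

**Cylindric algebras.** $\mathbf{CA}_n$ is the class of Boolean algebras with unary operations $c_i$ and constants $d_{ij}$ ($i,j<n$) satisfying: $c_i0=0$; $x\le c_ix$; $c_i(x\cdot c_iy)=c_ix\cdot c_iy$; $c_ic_jx=c_jc_ix$; $d_{ii}=1$; $d_{ij}=c_k(d_{ik}\cdot d_{kj})$ for $k\ne i,j$; and $c_i(d_{ij}\cdot x)\cdot c_i(d_{ij}\cdot -x)=0$ for $i\ne j$.

Throughout, $n$ is finite and $n\ge4$. This ensures that the following reducts are relation algebras and excludes the degenerate case $n=3$.

**Definition (relation algebra reduct).** For $\mathcal C\in\mathbf{CA}_n$ and $i\ne j$ put $s^i_jx=c_j(d_{ij}\cdot x)$. The algebra $\mathfrak{Ra}\,\mathcal C$ has universe $\{x\in C:c_ix=x\text{ for all }2\le i<n\}$, the Boolean operations of $\mathcal C$, identity $1'=d_{01}$, converse $\breve x=s^1_2s^0_1s^2_0x$, and composition $x;y=c_2(s^2_1x\cdot s^2_0y)$. Let $\mathbf{S\Re aCA}_n$ be the class of all relation algebras isomorphic to a subalgebra of $\mathfrak{Ra}\,\mathcal C$ for some $\mathcal C\in\mathbf{CA}_n$.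

*Example.* Let $\mathcal C=\wp(U^n)$ with $c_ix=\{f: \exists g\in x,\ g=f\text{ off }i\}$ and $d_{ij}=\{f:f(i)=f(j)\}$. Then $f\in s^i_jx$ iff $f$ with its $j$-th value replaced by $f(i)$ is in $x$. The universe of $\mathfrak{Ra}\,\mathcal C$ consists of the sets $\hat r=\{f:(f(0),f(1))\in r\}$, $r\subseteq U\times U$. An $f$ is in $\hat r;\hat s$ iff after changing $f(2)$ suitably we have $(f(0),f(2))\in r$ and $(f(2),f(1))\in s$. So $\hat r;\hat s$ comes from the usual relational composition.

**Definition (networks).** Let $\mathcal A$ be an atomic RA with set of atoms $\mathrm{At}\,\mathcal A$. An $n$-dimensional *atomic network* is a map $N:n\times n\to\mathrm{At}\,\mathcal A$ with $N(i,i)\le1'$ and $N(i,j)\le N(i,k);N(k,j)$ for all $i,j,k<n$. Write $M\equiv_kN$ if $M(x,y)=N(x,y)$ whenever $x,y\ne k$, and $M\equiv_{ij}N$ if $M(x,y)=N(x,y)$ whenever $x,y\notin\{i,j\}$.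

**Definition (bases).** An $n$-dimensional (relational) *basis* for $\mathcal A$ is a set $B$ of $n$-dimensional atomic networks such that

* (B1) for every atom $a$ there is $N\in B$ with $N(0,1)=a$;
* (B2) whenever $N\in B$, $i,j,k<n$ with $k\notin\{i,j\}$, and $a,b$ are atoms with $N(i,j)\le a;b$, there is $M\in B$ with $M\equiv_kN$, $M(i,k)=a$ and $M(k,j)=b$.

It is an $n$-dimensional *cylindric basis* if moreover

* (B3) whenever $M,N\in B$ and $i,j<n$ with $M\equiv_{ij}N$, there is $L\in B$ with $L\equiv_jM$ and $L\equiv_iN$.

*Example.* Let $\mathcal G$ be the four-element algebra with atoms $1',\delta$ and $\delta;\delta=1'$; it is the complex algebra of the group $\mathbb Z_2$, if we read $1'$ as $0$ and $\delta$ as $1$. In a network, labels add up along triangles, so a network is given by a colouring $f:n\to\mathbb Z_2$ with $N(i,j)=f(i)+f(j)$. The set of all networks is a cylindric basis. (B1): colour $0$ by $0$, $1$ by $a$, and the rest by $0$. (B2): recolour $k$ by $f(i)+a$; as $N(i,j)=a+b$, the label of $(k,j)$ is $b$. (B3): let $i\ne j$ (for $i=j$ take $L=M$) and fix $k\notin\{i,j\}$.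 Choose colourings $f$ of $M$ and $g$ of $N$ with $f(k)=g(k)=0$; then $f=g$ off $\{i,j\}$. Let $L$ have the colouring that is $f(i)$ at $i$, $g(j)$ at $j$ and $f$ elsewhere.

Write $\mathbf{CB}_n$ for the class of atomic relation algebras with an $n$-dimensional cylindric basis, and $\mathbf{SCB}_n$ for the class of relation algebras embeddable in a member of $\mathbf{CB}_n$. It is known (Maddux) that any subalgebra of a relation algebra with an $n$-dimensional cylindric basis is in $\mathbf{S\Re aCA}_n$, that is, $\mathbf{SCB}_n\subseteq\mathbf{S\Re aCA}_n$. We ask, for each finite $n\ge4$, whether the converse inclusion holds. The answer is yes for $n=4$ and no for every finite $n\ge5$: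

**Theorem A.** $\mathbf{S\Re aCA}_4\subseteq\mathbf{SCB}_4$.

**Theorem B.** For every finite $d\ge4$ there is a finite relation algebra $\mathcal A_d\in\mathbf{S\Re aCA}_d$ that, for every finite $n\ge5$, does not embed in any relation algebra with an $n$-dimensional cylindric basis.

For $n\ge5$, take $d=n$ in Theorem B.

## 3. Calculating with atoms and with networks

Let $\mathcal B$ be an atomic RA. For atoms, (2.1) says
$$\gamma\le\alpha;\beta\iff\beta\le\breve\alpha;\gamma\iff\alpha\le\gamma;\breve\beta. \qquad(3.1)$$
By complete additivity and atomicity, an atom $\gamma\le x;y$ satisfies $\gamma\le\alpha;\beta$ for some atoms $\alpha\le x$, $\beta\le y$. Converses of atoms are atoms.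

**Domains and ranges.** Let $\alpha$ be an atom. Since $\alpha=1';\alpha$ is the sum of the $e;\alpha$ over identity atoms $e$ (atoms below $1'$), some $e;\alpha$ is nonzero; being below $\alpha$, it equals $\alpha$. This $e$ is unique, because distinct identity atoms $e,e'$ have $e;e'\le e\cdot e'=0$. Call it $\mathrm{dom}\,\alpha$. Similarly there is a unique identity atom $f=\mathrm{rng}\,\alpha$ with $\alpha;f=\alpha$. Converse exchanges them. From $e;\alpha=\alpha$ and (3.1) we get $e\le\alpha;\breve\alpha$, and likewise $f\le\breve\alpha;\alpha$. For an identity atom $e$, the atom $g=\mathrm{dom}\,e$ has $g;e\ne0$, so $g=e$ and $e;e=e$.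

For atoms, $\alpha;\beta\ne0$ iff $\mathrm{rng}\,\alpha=\mathrm{dom}\,\beta$. If both equal $f$, then $\beta=f;\beta\le\breve\alpha;\alpha;\beta$, so $\alpha;\beta\neq0$; if they are different identity atoms $f,f'$, then $\alpha;\beta=\alpha;f;f';\beta=0$. Finally, $\gamma\le\alpha;\beta$ implies $\mathrm{dom}\,\gamma=\mathrm{dom}\,\alpha$ and $\mathrm{rng}\,\gamma=\mathrm{rng}\,\beta$: we have $\gamma=\mathrm{dom}\,\gamma;\gamma\le\mathrm{dom}\,\gamma;\mathrm{dom}\,\alpha;\alpha;\beta$, and this is nonzero only if the two domains agree; the range is similar.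

**Networks.** Let $N$ be a network.

* (N1) $N(j,i)=N(i,j)^\smile$. Since $N(i,i)\le1'\cdot(N(i,j);N(j,i))$, the Peircean law gives $N(i,j)^\smile\cdot N(j,i)\ne0$, and both are atoms.
* (N2) $N(i,i)=\mathrm{dom}\,N(i,j)$ and $N(j,j)=\mathrm{rng}\,N(i,j)$. The first holds because $N(i,j)\le N(i,i);N(i,j)$ makes this product nonzero; the second follows by converse.
* (N3) If $N(i,j)\le1'$, then $N(i,t)\le N(i,j);N(j,t)\le N(j,t)$, so $N(i,t)=N(j,t)$ for all $t$.

Conversely, let a map $N$ into the atoms have $N(y,x)=N(x,y)^\smile$ for $x\ne y$, with each $N(x,x)$ an identity atom equal to $\mathrm{dom}\,N(x,y)$ for all $y$. The inequalities with repeated indices then hold automatically: $N(i,i)\le N(i,k);N(k,i)$ is $e\le\alpha;\breve\alpha$, and $N(i,j)\le N(i,i);N(i,j)$, $N(i,j)\le N(i,j);N(j,j)$ say that domains and ranges are right. For three distinct indices the six inequalities are equivalent to each other by (3.1) and converse. So each such triangle is consistent as soon as one of its six inequalities holds.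

Call an element $f$ *functional* if $\breve f;f\le1'$. In an algebra of binary relations this says that $f$ is a partial function.

**Lemma 2.** Let $\varphi,\psi,\beta$ be atoms of $\mathcal B$.

(a) If $\varphi$ is functional and $\mathrm{dom}\,\varphi=\mathrm{dom}\,\beta$, then $\breve\varphi;\beta$ is an atom.

(b) If $\varphi,\psi$ have the same domain and $\breve\varphi;\psi\le1'$, then $\varphi=\psi$.

(c) If $\beta,\varphi$ are functional and $\mathrm{rng}\,\beta=\mathrm{dom}\,\varphi$, then $\beta;\varphi$ is a functional atom with domain $\mathrm{dom}\,\beta$, and $\breve\beta;(\beta;\varphi)=\varphi$.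

*Proof.* (a) $\breve\varphi;\beta\neq0$ since $\mathrm{rng}\,\breve\varphi=\mathrm{dom}\,\beta$. If $\gamma\le\breve\varphi;\beta$ is an atom, then $\beta\le\varphi;\gamma$ by (3.1), so $\breve\varphi;\beta\le\breve\varphi;\varphi;\gamma\le\gamma$.

(b) $\psi=\mathrm{dom}\,\varphi;\psi\le\varphi;\breve\varphi;\psi\le\varphi$, and both are atoms.

(c) Let $e=\mathrm{rng}\,\beta$. As $\breve\beta=e;\breve\beta$, we get $\breve\beta;\beta=e;\breve\beta;\beta\le e;1'=e$; also $e\le\breve\beta;\beta$. So $\breve\beta;\beta=e$ and $\breve\beta;(\beta;\varphi)=e;\varphi=\varphi$. Let $f=\beta;\varphi$, which is nonzero. Then $\breve f;f=\breve\varphi;\breve\beta;\beta;\varphi=\breve\varphi;e;\varphi=\breve\varphi;\varphi\le1'$. If $\gamma,\gamma'\le f$ are atoms, both have domain $\mathrm{dom}\,\beta$, so $\gamma'=\mathrm{dom}\,\gamma;\gamma'\le\gamma;\breve\gamma;\gamma'\le\gamma;\breve f;f\le\gamma$. Hence $f$ has only one atom below it, and $f$ is an atom. $\square$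

## 4. All four-dimensional networks form a cylindric basis

We settle the smallest dimension by hand. Let $\mathcal A\in\mathbf{S\Re aCA}_4$. It is an RA, so by Jónsson–Tarski it embeds in its canonical extension, which is an atomic RA. So Theorem A follows from this claim: *for any atomic RA $\mathcal B$, the set $B$ of all 4-dimensional atomic networks is a 4-dimensional cylindric basis.*

**Step 1: a two-triangle exchange.** We need to fill in the sixth edge of a tetrahedron, and the tool is
$$(x;y)\cdot(z;v)\ne0\iff(\breve x;z)\cdot(y;\breve v)\ne0. \qquad(4.1)$$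
By the Peircean law the left side holds iff $y\cdot(\breve x;(z;v))\ne0$. By associativity this is $y\cdot((\breve x;z);v)\ne0$, and by the Peircean law again it is equivalent to $(y;\breve v)\cdot(\breve x;z)\ne0$.

**Step 2: (B1).** Given an atom $a$, put $N(0,1)=a$, $N(1,0)=\breve a$, $N(0,0)=\mathrm{dom}\,a$, $N(1,1)=\mathrm{rng}\,a$. This is a network on two indices. Let $2,3$ be copies of $0$, that is, read every label through the map $0,2,3\mapsto0$, $1\mapsto1$. All inequalities are inherited.

**Step 3: (B2) for $i\ne j$.** Let $N(i,j)\le a;b$, $k\notin\{i,j\}$, and let $l$ be the fourth index. We must find the label of $(l,k)$. Both $N(i,l);N(l,j)$ and $a;b$ lie above $N(i,j)$, so by (4.1) $(N(l,i);a)\cdot(N(l,j);\breve b)\ne0$. Choose an atom $c$ below it. Define $M\equiv_kN$ by $M(i,k)=a$, $M(k,j)=b$, $M(l,k)=c$, the converse labels, and $M(k,k)=\mathrm{rng}\,a$. This equals $\mathrm{dom}\,b$ as $a;b\ne0$, and it equals $\mathrm{rng}\,c$ as $c\le N(l,i);a$. Also $\mathrm{dom}\,a=N(i,i)$ and $\mathrm{rng}\,b=N(j,j)$ as $N(i,j)\le a;b$, and $\mathrm{dom}\,c=\mathrm{dom}\,N(l,i)=N(l,l)$. The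 triangles $ijk$, $lik$, $ljk$ are consistent because $N(i,j)\le a;b$, $c\le N(l,i);a$, $c\le N(l,j);\breve b$; the triangle $ijl$ is inherited. So $M\in B$.

**Step 4: (B2) for $i=j$.** Now $N(i,i)\le a;b$. So $1'\cdot(a;b)\neq0$, hence $b=\breve a$, and $\mathrm{dom}\,a=N(i,i)$. Pick $j'\notin\{i,k\}$. Since $N(i,i)\le a;\breve a$, we have $N(i,j')\le a;(\breve a;N(i,j'))$, so there is an atom $b'$ with $N(i,j')\le a;b'$. Step 3 applied to $(i,j',a,b')$ gives $M\equiv_kN$ in $B$ with $M(i,k)=a$, hence $M(k,i)=\breve a=b$.

**Step 5: (B3).** Let $M\equiv_{ij}N$. If $i=j$, take $L=M$. Otherwise let $k,l$ be the other two indices; only the label of $(i,j)$ is missing. Both $M(k,i);M(i,l)$ and $N(k,j);N(j,l)$ lie above $M(k,l)=N(k,l)$, so by (4.1) $(M(i,k);N(k,j))\cdot(M(i,l);N(l,j))\ne0$. Let $L(i,j)$ be an atom below this element and $L(j,i)$ its converse; take all other values from $M$ (pairs avoiding $j$) and from $N$ (pairs avoiding $i$), which agree where both apply. The triangles $ikl$ and $jkl$ are consistent in $M$ and $N$ respectively, and $ijk$, $ijl$ by the choice of $L(i,j)$. Also $\mathrm{dom}\,L(i,j)=\mathrm{dom}\,M(i,k)=M(i,i)$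 and $\mathrm{rng}\,L(i,j)=\mathrm{rng}\,N(k,j)=N(j,j)$. So $L\in B$, $L\equiv_jM$ and $L\equiv_iN$. This proves the claim and Theorem A. $\square$

In Step 5 the overlap of $M$ and $N$ is the two indices $k,l$. In dimension 5 the overlap has three indices, and this is where the structures of Section 1 come in.

## 5. The cylindric algebra of $d$-types and the algebra $\mathcal A_d$

Let $H$ be the set of types $E$ of $d$-sequences $(o_0,\dots,o_{d-1})$ of objects. It is finite, since at most $2d$ points are involved. For $I\subseteq d$ let $E|I$ be the type of $(o_i)_{i\in I}$. Put $E\equiv_iF$ iff $E|(d\setminus\{i\})=F|(d\setminus\{i\})$. Let $\mathcal C=\wp(H)$ with $c_iY=\{E:\exists F\in Y,\ F\equiv_iE\}$ and $d_{ij}=\{E:o_i=o_j\}$.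

**Lemma 3.** $\mathcal C\in\mathbf{CA}_d$.

*Proof.* Each $\equiv_i$ is an equivalence relation, so $c_i0=0$, $x\le c_ix$ and $c_i(x\cdot c_iy)=c_ix\cdot c_iy$ hold; $d_{ii}=1$ is clear.

**Step 1: the $c_i$ commute.** This is the only axiom that needs amalgamation. Let $E\equiv_iF\equiv_jG$ with $i\ne j$, and put $J=d\setminus\{i,j\}$. Then $E|J=F|J=G|J$. Choose representatives $(\mathbf X;o)$ of $E$ and $(\mathbf Y;u)$ of $G$. After renaming points of $Y$ we may assume $o_k=u_k$ for $k\in J$, and $X\cap Y=Z:=\bigcup_{k\in J}\mathrm{supp}\,o_k$, with the same induced structure on $Z$. Put $P=Z\cup\mathrm{supp}\,o_i$ and $Q=Z\cup\mathrm{supp}\,u_j$. Then $P\cap Q=Z$ and $|P\cup Q|\le2(d-2)+4=D$. By Lemma 1 there is $\mathbf S\in\mathcal K$ on $P\cup Q$ inducing the structures that $P$ has in $\mathbf X$ and $Q$ has in $\mathbf Y$. Let $F'$ be the type in $\mathbf S$ of the sequence with $o_k$ at $k\in J$, $o_i$ at $i$, and $u_j$ at $j$. Then $E\equiv_jF'\equiv_iG$. Hence $c_ic_jY\subseteq c_jc_iY$ for all $Y$ and all $i\ne j$, and equality follows by exchanging $i$ and $j$.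

**Step 2: $d_{ij}=c_k(d_{ik}\cdot d_{kj})$ for $k\ne i,j$.** For $\subseteq$, replace $o_k$ by $o_i$. For $\supseteq$, note that whether $o_i=o_j$ is determined by $E|(d\setminus\{k\})$.

**Step 3: $c_i(d_{ij}\cdot x)\cdot c_i(d_{ij}\cdot-x)=0$ for $i\ne j$.** If $F,F'\in d_{ij}$ and $F\equiv_iE\equiv_iF'$, then both $F$ and $F'$ arise from $E$ by replacing $o_i$ by $o_j$, so $F=F'$. They cannot lie one in $x$ and the other in $-x$. $\square$

Let $\Theta$ be the set of types of 2-sequences. For $S\subseteq\Theta$ let $\hat S=\{E\in H:E|\{0,1\}\in S\}$, and put $\mathcal A=\mathcal A_d=\{\hat S:S\subseteq\Theta\}$.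

**Lemma 4.** $\mathcal A$ is a subalgebra of $\mathfrak{Ra}\,\mathcal C$; so $\mathcal A\in\mathbf{S\Re aCA}_d$. Its atoms correspond to the elements of $\Theta$. For $\theta_0,\theta_1,\theta_2\in\Theta$: $\theta_0\le\theta_1;\theta_2$ iff there are $\mathbf X\in\mathcal K$ and objects $o_0,o_1,o_2$ over $\mathbf X$ such that $(o_0,o_1)$, $(o_0,o_2)$, $(o_2,o_1)$ have types $\theta_0,\theta_1,\theta_2$ respectively.

*Proof.* **Step 1: Boolean part and identity.** If $2\le i<d$ and $E\equiv_iF$, then $E|\{0,1\}=F|\{0,1\}$; so $c_i\hat S=\hat S$. $\mathcal A$ is closed under the Boolean operations and contains $d_{01}$. Each $\theta\in\Theta$ extends to some $E\in H$ by repeating objects, so the set $\hat\theta$ is nonempty and the atoms of $\mathcal A$ correspond to $\Theta$.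

**Step 2: converse.** For $i\ne j$, $E\in s^i_jx=c_j(d_{ij}\cdot x)$ iff the type obtained from $E$ by replacing $o_j$ by $o_i$ lies in $x$. Hence $E\in s^1_2s^0_1s^2_0\hat S$ iff, after the replacements
$$(o_0,o_1,o_2)\mapsto(o_0,o_1,o_1)\mapsto(o_0,o_0,o_1)\mapsto(o_1,o_0,o_1),$$
we are in $\hat S$, that is, iff the type of $(o_1,o_0)$ is in $S$. So $\mathcal A$ is closed under converse, and converse reverses 2-types.

**Step 3: composition.** By the same description of $s^i_j$, $E\in\hat S;\hat S'$ iff some $F\equiv_2E$ has the type of $(o_0,o_2)$ in $S$ and the type of $(o_2,o_1)$ in $S'$. If such an $F$ exists, its objects $o_0,o_1,o_2$ form a triple with $(o_0,o_1)$ of type $E|\{0,1\}$ and the other two types in $S$ and $S'$. Conversely, suppose such a triple is given, over a structure consisting of its support only. Up to renaming, its $o_0,o_1$ are those of a representative of $E$, and its support meets that of $E|(d\setminus\{2\})$ exactly in $\mathrm{supp}\,o_0\cup\mathrm{supp}\,o_1$, with the same induced structure there. The union has at most $2(d-1)+2=D$ points, so Lemma 1 amalgamates the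 two structures. Putting the third object of the triple at place 2 gives $F\equiv_2E$ as required. So whether $E\in\hat S;\hat S'$ depends only on $E|\{0,1\}$, in the stated way. In particular $\mathcal A$ is closed under composition. Since $d\ge4$, $\mathfrak{Ra}\,\mathcal C$ is an RA, and hence so is $\mathcal A$. $\square$

From now on $\Theta$ is identified with the set of atoms of $\mathcal A$. We name the atoms that matter.

* $1_X$ is the type of $(x,x)$, $x$ main; $\varepsilon_a$ is the type of $((x,y),(x,y))$ with $\lambda(x,y)=a$; and $1_W=\sum_a\varepsilon_a$. Structures on at most two points have no $h$-values, so these are all the identity atoms, and $1'=1_X+1_W$.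
* $r_a$ is the type of $(x,y)$ with $x\ne y$ main and $\lambda(x,y)=a$. The atoms $\theta$ with $1_X;\theta;1_X=\theta$ are exactly $1_X$ and the $r_a$, and $\breve r_a=r_a$.
* $\pi_0$ is the sum of all types of $((x,y),x)$, and $\pi_1$ the sum of all types of $((x,y),y)$. Note $\pi_s=1_W;\pi_s;1_X$.

Lemma 4 turns the following facts into statements about triples of objects.

* (F1) $\breve\pi_s;\pi_s\le1'$. If $o_2$ is a pair and $o_0,o_1$ are both its $s$-th coordinate, then $o_0=o_1$.
* (F2) $(\pi_0;\breve\pi_0)\cdot(\pi_1;\breve\pi_1)\le1'$. A type of $(o_0,o_1)$ below $\pi_s;\breve\pi_s$ is a type of two pairs with the same $s$-th coordinate, and two pairs with both coordinates equal are equal.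
* (F3) $1_W\le\pi_s;\breve\pi_s$. Take $o_0=o_1=(x,y)$ and $o_2$ its $s$-th coordinate.
* (F4) $r_a\le\breve\pi_0;\pi_1$. Moreover, if $r_a\le\breve\theta;\theta'$ with atoms $\theta\le\pi_0$, $\theta'\le\pi_1$, then $\mathrm{dom}\,\theta=\varepsilon_a$. For the first part, for $o_0=x$, $o_1=y$ take $o_2=(x,y)$. For the second, $o_2$ must be the pair $(o_0,o_1)$, and $\lambda(o_0,o_1)=a$.
* (F5) $r_a\not\le r_a;r_a$. Otherwise we would get three distinct main objects forming a triangle with all $\lambda$-values $a$, contradicting (R1).

## 6. Networks read off from $d$-types, and how (B3) fails for them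

Given an algebra inside $\mathfrak{Ra}\,\mathcal C$ with $\mathcal C$ atomic, the natural way to look for a cylindric basis is to read a network off each atom of $\mathcal C$. Let us do this for $\mathcal A_d$. For $E\in H$ with objects $o_0,\dots,o_{d-1}$, let $N_E(i,j)$ be the type of $(o_i,o_j)$. By Lemma 4, $N_E$ is an atomic network for $\mathcal A_d$.

The set $\{N_E:E\in H\}$ is a $d$-dimensional basis. (B1) holds because every 2-type extends to a $d$-type. For (B2), let $N_E(i,j)\le a;b$ and $k\notin\{i,j\}$. Lemma 4 gives a triple of objects with types $N_E(i,j),a,b$. As in Step 3 of its proof, amalgamate the triple with a representative of $E|(d\setminus\{k\})$ over $\mathrm{supp}\,o_i\cup\mathrm{supp}\,o_j$, with at most $2(d-1)+2=D$ points, and put the third object at place $k$.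

But for $d\ge5$ condition (B3) fails. Take $a\ne b$ in $\Lambda$ and two three-point structures $\mathbf X_0,\mathbf X_1\in\mathcal K$ on $\{x,x',z\}$, both with $\lambda(x,x')=a$ and $\lambda(x,z)=\lambda(x',z)=b$, with $h(x,x';z)=0$ in $\mathbf X_0$ and $h(x,x';z)=1$ in $\mathbf X_1$, and other $h$-values $0$. Let
$$E=\text{type of }(x,x',z,(x,x'),x,x,\dots)\text{ in }\mathbf X_0,\qquad G=\text{type of }(x,x',z,x,(x,x'),x,\dots)\text{ in }\mathbf X_1.$$
Off $\{3,4\}$ all objects are main, and 2-types of main objects see only $\lambda$. So $N_E\equiv_{34}N_G$. Suppose $L$ is any network with $L\equiv_4N_E$ and $L\equiv_3N_G$. Then $L(3,4)\le L(3,0);L(0,4)\le\pi_0;\breve\pi_0$, and via index 1 also $L(3,4)\le\pi_1;\breve\pi_1$. So $L(3,4)\le1'$ by (F2), and by (N3) $L(3,2)=L(4,2)$. But $L(3,2)=N_E(3,2)$ is a type of $((x,x'),z)$ with $h(x,x';z)=0$, and $L(4,2)=N_G(4,2)$ is one with $h(x,x';z)=1$. This is a contradiction.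

The reason is that commutation of $c_3$ and $c_4$ in $\mathcal C$ amalgamates two types that agree *as types* on the overlap, while (B3) amalgamates two networks as soon as their *binary labels* agree on the overlap. The label $h$ on three main points is invisible to binary labels.

This does not yet prove Theorem B, because we must exclude every atomic algebra $\mathcal B\supseteq\mathcal A_d$ and every basis for it. In a larger $\mathcal B$ the element $r_b$ may split into many atoms, and the finer label from $x$ to $z$ might carry enough information to determine $h(x,x';z)$. The strategy is to let (B3) force such rigidity and then show that rigidity is too costly: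

* If two main points $i\ne j$ have the same label from both of two different points $x,x'$, then (B3) makes $i$ and $j$ indistinguishable from the pair $(x,x')$, and by symmetry $x,x'$ indistinguishable from the pair $(i,j)$. Then (R2) is contradicted exactly as in (1.1). So there are no such "squares" (Lemma 6).
* Without squares, a single point $p$ is determined by any two different main points $i,j$ that have a common label from it. So the pair $(i,j)$ determines $p$, and "knows" every main point that $p$ determines, and also $i$, which $p$ does not determine. The number of main points determined by a pair point therefore grows without bound (Lemma 8), but (R1) bounds it by $R$ (Lemma 5).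

## 7. Configurations of at most four points

For Sections 7–11 suppose $\mathcal A=\mathcal A_d\subseteq\mathcal B$, where $\mathcal B$ is atomic with an $n$-dimensional cylindric basis $\mathfrak B$ and $n\ge5$ is finite. We derive a contradiction. From now on "atom" means atom of $\mathcal B$.

As $\mathcal A$ is finite, each atom lies below a unique atom of $\mathcal A$, its *$\mathcal A$-type*. If $\alpha\le\beta;\gamma$ for atoms, their $\mathcal A$-types satisfy the same inequality: the composition of the $\mathcal A$-types of $\beta$ and $\gamma$ is an element of $\mathcal A$ lying above $\alpha$, so the $\mathcal A$-type of $\alpha$ meets it, and being an atom of $\mathcal A$ lies below it. A point $u$ of a network $M$ is *main* if $M(u,u)\le1_X$ and a *pair point* if $M(u,u)\le1_W$; every point is exactly one of these. The $\mathcal A$-type of a label between two main points has domain and range $1_X$, so this label is below $1'$ or below a unique $r_a$.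

The purpose of this section is to work with at most four named points at unspecified places, using the fifth place as room to maneuver.

**Copying.** If $M\in\mathfrak B$ and $i\ne k$, then (B2) applied to $(i,i,k)$ with $a=b=M(i,i)$ gives $M'\in\mathfrak B$ with $M'\equiv_kM$ and $M'(i,k)\le1'$. By (N3), $M'(k,t)=M'(i,t)=M(i,t)$ for $t\ne k$, and $M'(k,k)=M(i,i)$. So index $k$ has become a copy of index $i$.

**Definition (configurations).** For $r\le4$ let $Q_r$ be the set of maps $M\circ\sigma:(x,y)\mapsto M(\sigma x,\sigma y)$ on $r\times r$, with $M\in\mathfrak B$ and $\sigma:r\to n$ injective. The points of a configuration may be renamed; permuting a configuration, or restricting it to fewer points, gives a configuration. Any restriction of $M\in\mathfrak B$ to $r\le4$ of its indices is in $Q_r$.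

**(L0)** *If $K\in Q_r$ and $\tau:r\to n$ is injective, then $K=M\circ\tau$ for some $M\in\mathfrak B$.*

*Proof.* This says that a configuration can be placed wherever we like. Let $K=M\circ\sigma$, and regard the points $x<r$ as tokens at places $\sigma(x)$. If place $k$ is free, copying index $\sigma(x)$ onto $k$ gives $M'\in\mathfrak B$ with $K=M'\circ\sigma'$, where $\sigma'$ agrees with $\sigma$ except that $\sigma'(x)=k$. So any token can be moved to any free place. Since $r\le4<n$ there is always a free place. Bring tokens $0,1,2,\dots$ successively to $\tau(0),\tau(1),\dots$. If $\tau(x)$ is occupied by a token other than $x$, the occupant is some $y>x$, since the earlier tokens sit at $\tau(0),\dots,\tau(x-1)$, which differ from $\tau(x)$. First move $y$ to a free place, and then move $x$ to $\tau(x)$. $\square$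

**(L1)** *If $K\in Q_r$, $r\le4$, $u,v<r$ (possibly $u=v$) and $K(u,v)\le a;b$ with $a,b$ atoms, there is $M\in\mathfrak B$ extending $K$ (on indices $0,\dots,r-1$) with $M(u,r)=a$ and $M(r,v)=b$.*

*Proof.* By (L0) with $\tau$ the inclusion, $K$ is the restriction of some member of $\mathfrak B$ to $0,\dots,r-1$. Apply (B2) with $k=r<n$. $\square$

In particular, if $\varphi$ is an atom with $\mathrm{dom}\,\varphi=K(u,u)$, we can add a point $v$ with $M(u,v)=\varphi$, because $K(u,u)\le\varphi;\breve\varphi$.

**(L2)** *If $K_1,K_2\in Q_4$ agree on points $0,1,2$, there is $L\in\mathfrak B$ with $L\circ(0,1,2,3)=K_1$ and $L\circ(0,1,2,4)=K_2$.*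

*Proof.* This is (B3) for configurations overlapping in three points. By (L0) choose $M_1,M_2\in\mathfrak B$ with $M_1\circ(0,1,2,3)=K_1$ and $M_2\circ(0,1,2,4)=K_2$. Copy index $0$ onto $5,\dots,n-1$ in both. Then all labels on $n\setminus\{3,4\}$ are determined by the labels on $\{0,1,2\}$, in the same way for both, so $M_1\equiv_{34}M_2$. Apply (B3) with $i=3$, $j=4$: there is $L\in\mathfrak B$ with $L\equiv_4M_1$ and $L\equiv_3M_2$. $\square$

## 8. A Ramsey bound on functional atoms

For an identity atom $e$ of $\mathcal B$ let $\mathrm{Fun}(e)$ be the set of functional atoms $\varphi$ with $e;\varphi=\varphi=\varphi;1_X$. Its members name the main points determined by a point with identity label $e$.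

*Example.* For a moment let $\mathcal B=\mathcal A$; the definition does not involve the basis. Then $\mathrm{Fun}(\varepsilon_a)$ has exactly two elements, the types of $((x,y),x)$ and $((x,y),y)$ with $\lambda(x,y)=a$. They are functional by (F1). Any other atom with domain $\varepsilon_a$ and range $1_X$ is a type $\theta$ of $((y,y'),z)$ with $y,y',z$ distinct. Amalgamating two copies of its structure over $\{y,y'\}$ (four points, and $4\le D$) gives $z_1\ne z_2$ with $((y,y'),z_1)$ and $((y,y'),z_2)$ both of type $\theta$. By Lemma 4 some $r_g\le\breve\theta;\theta$, so $\theta$ is not functional.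

**Lemma 5.** $|\mathrm{Fun}(e)|<R$ for every identity atom $e$.

*Proof.* Suppose $\varphi_1,\dots,\varphi_R\in\mathrm{Fun}(e)$ are distinct. For $i\ne j$, $\breve\varphi_i;\varphi_j$ is an atom by Lemma 2(a). Its domain $\mathrm{rng}\,\varphi_i$ and range $\mathrm{rng}\,\varphi_j$ are below $1_X$, and it is not below $1'$ by Lemma 2(b). So it is below a unique $r_a$. Since $(\breve\varphi_i;\varphi_j)^\smile=\breve\varphi_j;\varphi_i$ and $\breve r_a=r_a$, this colours the edges of a complete graph on $R$ vertices by $\Lambda$. Let $i,j,k$ be a monochromatic triangle, of colour $a$. As $e\le\varphi_j;\breve\varphi_j$,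
$$\breve\varphi_i;\varphi_k=\breve\varphi_i;e;\varphi_k\le(\breve\varphi_i;\varphi_j);(\breve\varphi_j;\varphi_k)\le r_a;r_a .$$
Also $0\ne\breve\varphi_i;\varphi_k\le r_a$. So the atom $r_a$ of $\mathcal A$ meets $r_a;r_a\in\mathcal A$, that is, $r_a\le r_a;r_a$, contradicting (F5). $\square$

## 9. Squares do not occur

**Lemma 6.** There is no $K\in Q_4$ on points $x,x',i,j$ such that $i,j$ are main; $x,x'$ are both main or both pair points; $K(x,i)=K(x,j)=K(x',i)=K(x',j)$; $K(i,j)\not\le1'$; and $K(x,x')\not\le1'$.

*Proof.* Suppose $K$ is such a configuration, and let $\alpha$ be the common label.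

**Case 1: $x,x'$ are main.** Let $K(x,x')\le r_a$ and $K(i,j)\le r_b$. The aim is to show $b\succ a$, and then $a\succ b$ by symmetry.

**Step 1: add the pair point over $(x,x')$.** By (F4) and complete additivity there are atoms $\eta\le\breve\pi_0$ and $\zeta\le\pi_1$ with $K(x,x')\le\eta;\zeta$. By (L1) there is $M\in\mathfrak B$ extending $K$ by a point $w$ with $M(x,w)=\eta$ and $M(w,x')=\zeta$. So $M(w,x)=\breve\eta\le\pi_0$ and $M(w,x')\le\pi_1$. As $\pi_0=1_W;\pi_0$, $w$ is a pair point.

**Step 2: $w$ cannot tell $i$ from $j$, that is, $M(w,i)=M(w,j)$.** This is where (B3) acts. The restrictions of $M$ to $(x,x',i,w)$ and to $(x,x',j,w)$ are in $Q_4$ and agree on their first three points, because $M(x,i)=M(x,j)$, $M(x',i)=M(x',j)$ and $M(i,i)=\mathrm{rng}\,\alpha=M(j,j)$. By (L2) there is $L\in\mathfrak B$ with points $x,x',i^*,w_1,w_2$ such that $(x,x',i^*,w_1)$ and $(x,x',i^*,w_2)$ carry these two configurations. Then $L(w_1,w_2)\le L(w_1,x);L(x,w_2)\le\pi_0;\breve\pi_0$, and via $x'$ likewise $L(w_1,w_2)\le\pi_1;\breve\pi_1$. So $L(w_1,w_2)\le1'$ by (F2), and by (N3) $M(w,i)=L(w_1,i^*)=L(w_2,i^*)=M(w,j)$.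

**Step 3: the $\mathcal A$-type of this label involves three distinct points.** Let $\theta$ be the $\mathcal A$-type of $M(w,i)=M(w,j)$; it is a type of a pair object and a main object. If $\theta\le\pi_0$, then $\alpha=M(x,i)\le M(x,w);M(w,i)\le\breve\pi_0;\pi_0\le1'$ by (F1), so $K(i,j)\le K(i,x);K(x,j)=\breve\alpha;\alpha\le1'$, a contradiction. If $\theta\le\pi_1$, the same argument with $x'$ and $\breve\pi_1;\pi_1$ gives a contradiction. Hence $\theta$ is the type of $((y,y'),z)$ with $y,y',z$ distinct.

**Step 4: identify $\lambda(y,y')$.** Since $M(x,x')\le M(x,w);M(w,x')$, the $\mathcal A$-types of $M(w,x)$ and $M(w,x')$ satisfy the hypothesis of the second part of (F4), so the $\mathcal A$-type of $M(w,w)$ is $\varepsilon_a$. It is also $\mathrm{dom}\,\theta$. So $\lambda(y,y')=a$.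

**Step 5: apply (R2).** Since $M(i,j)\le M(i,w);M(w,j)$, we have $r_b\le\breve\theta;\theta$. By Lemma 4 there are $\mathbf X\in\mathcal K$, a pair $(y,y')$ and points $z_1\ne z_2$ in $X$ with $((y,y'),z_1)$ and $((y,y'),z_2)$ both of type $\theta$ and $\lambda(z_1,z_2)=b$. Then $y,y',z_1,z_2$ are distinct and $h(y,y';z_1)=h(y,y';z_2)$, so by (R2) $b\succ a$.

**Step 6: exchange the two sides.** All four points are main, so the hypotheses are symmetric under exchanging $(x,x')$ and $(i,j)$; the common label becomes $\breve\alpha$. So Steps 1–5 also give $a\succ b$. This contradicts asymmetry.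

**Case 2: $x,x'$ are pair points.** We replace them by suitable coordinates, to return to Case 1.

**Step 7: choose the coordinate.** Let $e=\mathrm{dom}\,\alpha=K(x,x)=K(x',x')\le1_W$. As $K(x,x')\not\le1'$, by (F2) there is $s\in\{0,1\}$ with $K(x,x')\not\le\pi_s;\breve\pi_s$. By (F3) $e=e;e\le e;\pi_s;\breve\pi_s$, so $e;\pi_s\ne0$, and there is an atom $\varphi\le e;\pi_s$. It has domain $e$ and $\varphi\le\pi_s$; it is functional by (F1), and $\varphi;1_X=\varphi$.

**Step 8: replace $x,x'$ by their $s$-th coordinates.** By (L1) there is $M_1\in\mathfrak B$ extending $K$ by a point $x_s$ with $M_1(x,x_s)=\varphi$. Restrict it to $(x_s,x',i,j)$. By (L1) again there is $M_2\in\mathfrak B$ extending this restriction by a point $x'_s$ with $M_2(x',x'_s)=\varphi$. Let $K'\in Q_4$ be its restriction to $(x_s,x'_s,i,j)$.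

**Step 9: $K'$ is a square as in Case 1.** By Lemma 2(a), $\breve\varphi;\alpha$ is an atom. By consistency of $M_1$ it lies above $K'(x_s,i)$ and $K'(x_s,j)$, and by consistency of $M_2$ above $K'(x'_s,i)$ and $K'(x'_s,j)$. So it equals all four. Suppose $K'(x_s,x'_s)\le1'$. Then in $M_2$ the label from $x'$ to $x_s$ equals that from $x'$ to $x'_s$, namely $\varphi$. This is also the label from $x'$ to $x_s$ in $M_1$, so $K(x,x')\le M_1(x,x_s);M_1(x_s,x')=\varphi;\breve\varphi\le\pi_s;\breve\pi_s$, contrary to the choice of $s$. So $K'(x_s,x'_s)\not\le1'$. Since $x_s,x'_s$ are main (as $\mathrm{rng}\,\varphi\le1_X$) and $K'(i,j)=K(i,j)\not\le1'$, $K'$ contradicts Case 1. $\square$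

## 10. Twins over every pair point

Lemma 5 says that few labels are functional. There are many labels available from a pair point to main points, so some of them are not functional.

**Lemma 7.** For every identity atom $e\le1_W$ there is $K\in Q_3$ on points $p,i,j$ with $K(p,p)=e$, $i,j$ main, $K(p,i)=K(p,j)$ and $K(i,j)\not\le1'$.

*Proof.* Suppose not.

**Step 1: every atom from $e$ to main points is then functional.** Let $\varphi$ be any atom with $e;\varphi=\varphi=\varphi;1_X$, and let $\delta\le\breve\varphi;\varphi$ be an atom. By (B1) there is a member of $\mathfrak B$ with label $\delta$ on $(0,1)$. By (B2) there is $M\in\mathfrak B$ with $M(0,1)=\delta$, $M(0,2)=\breve\varphi$ and $M(2,1)=\varphi$. Take $(p,i,j)=(2,0,1)$: then $M(2,2)=\mathrm{dom}\,\varphi=e$, the points $0,1$ are main because $\mathrm{rng}\,\varphi\le1_X$, and $M(2,0)=M(2,1)=\varphi$. Our assumption gives $\delta\le1'$. So $\breve\varphi;\varphi\le1'$, that is, $\varphi\in\mathrm{Fun}(e)$.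

**Step 2: there are at least $R$ such atoms.** Let $e\le\varepsilon_a$ and fix $b\in\Lambda\setminus\{a\}$. For each $c<m$ let $\theta_c$ be the type of $((y,y'),z)$ in the structure on three points with $\lambda(y,y')=a$, $\lambda(y,z)=\lambda(y',z)=b$, $h(y,y';z)=c$ and other $h$-values $0$. This structure is in $\mathcal K$, as (R1) holds and (R2) is vacuous. Then $e\le\varepsilon_a\le\theta_c;\breve\theta_c$, so $e;\theta_c\ne0$, and some atom $\varphi_c\le\theta_c$ has domain $e$; also $\varphi_c;1_X=\varphi_c$. The $\theta_c$ are distinct atoms of $\mathcal A$, so the $\varphi_c$ are distinct. By Step 1 these are $m\ge R$ distinct elements of $\mathrm{Fun}(e)$, contradicting Lemma 5. $\square$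

## 11. Growth of $\mathrm{Fun}(e)$ and the end of the proof of Theorem B

**Lemma 8.** For every identity atom $e\le1_W$ there is an identity atom $e'\le1_W$ with $|\mathrm{Fun}(e')|\ge|\mathrm{Fun}(e)|+1$.

*Proof.* **Step 1: form the pair of the twins.** Take $K$ and $p,i,j$ from Lemma 7, and put $\alpha=K(p,i)=K(p,j)$ and $\mu=K(i,j)\not\le1'$. As $i,j$ are main, $\mu$ is below some $r_a\le\breve\pi_0;\pi_1$. So by complete additivity and (L1) there is an extension $M\in\mathfrak B$ of $K$ by a point $w$ such that $\varphi_0:=M(w,i)\le\pi_0$ and $\varphi_1:=M(w,j)\le\pi_1$. Let $e'=M(w,w)\le1_W$ and $\beta=M(w,p)$. All of $\varphi_0,\varphi_1,\beta$ have domain $e'$, and $\varphi_0,\varphi_1$ are functional by (F1). By Lemma 2(a), $\breve\varphi_0;\varphi_1$, $\breve\varphi_0;\beta$ and $\breve\varphi_1;\beta$ are atoms; by consistency of $M$ they lie above $M(i,j)=\mu$, $M(i,p)=\breve\alpha$ and $M(j,p)=\breve\alpha$. So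
$$\breve\varphi_0;\varphi_1=\mu,\qquad\breve\varphi_0;\beta=\breve\alpha=\breve\varphi_1;\beta. \qquad(11.1)$$

**Step 2: $\beta$ is functional, that is, $w$ determines $p$.** Let $\delta\le\breve\beta;\beta$ be an atom. By (B1) and (B2) there is a configuration in $Q_3$ on $(p_1,p_2,w)$ with label $\delta$ on $(p_1,p_2)$ and label $\beta$ on $(w,p_1)$ and $(w,p_2)$. The label of $(w,w)$ is $\mathrm{dom}\,\beta=e'=\mathrm{dom}\,\varphi_0=\mathrm{dom}\,\varphi_1$. By (L1) add $i$ with label $\varphi_0$ from $w$ (four points), then $j$ with label $\varphi_1$ from $w$ (five points in all), and restrict to $(p_1,p_2,i,j)\in Q_4$. By consistency, the labels of $(i,p_1),(i,p_2)$ are below $\breve\varphi_0;\beta$, those of $(j,p_1),(j,p_2)$ below $\breve\varphi_1;\beta$, and that of $(i,j)$ below $\breve\varphi_0;\varphi_1$. By (11.1), the labels of $(p_1,i),(p_1,j),(p_2,i),(p_2,j)$ all equal $\alpha$, and the label of $(i,j)$ is $\mu\not\le1'$. Here $p_1,p_2$ are pair points, since their identity label is $\mathrm{rng}\,\beta=M(p,p)=e\le1_W$, and $i,j$ are main. If $\delta\not\le1'$ this would be a square as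 excluded by Lemma 6. So $\delta\le1'$, for every atom $\delta\le\breve\beta;\beta$, and $\breve\beta;\beta\le1'$.

**Step 3: $w$ determines everything that $p$ determines.** We have $\mathrm{dom}\,\beta=e'$ and $\mathrm{rng}\,\beta=e$. By Lemma 2(c), for $\varphi\in\mathrm{Fun}(e)$ the element $\beta;\varphi$ is a functional atom with domain $e'$, and $(\beta;\varphi);1_X=\beta;\varphi$. So $\varphi\mapsto\beta;\varphi$ maps $\mathrm{Fun}(e)$ into $\mathrm{Fun}(e')$. It is injective since $\breve\beta;(\beta;\varphi)=\varphi$.

**Step 4: $w$ determines also $i$, which $p$ does not.** $\varphi_0\in\mathrm{Fun}(e')$, and we claim that it is not in the image. If $\varphi_0=\beta;\varphi$ with $\varphi\in\mathrm{Fun}(e)$, then $\alpha=M(p,i)\le M(p,w);M(w,i)=\breve\beta;\varphi_0=\varphi$. So $\alpha=\varphi$ is functional and $\mu=M(i,j)\le M(i,p);M(p,j)=\breve\alpha;\alpha\le1'$, a contradiction.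

By Lemma 5, $\mathrm{Fun}(e)$ is finite, so $|\mathrm{Fun}(e')|\ge|\mathrm{Fun}(e)|+1$. $\square$

*End of the proof of Theorem B.* By Lemma 4, $\mathcal A_d$ is a finite member of $\mathbf{S\Re aCA}_d$. Suppose it embeds in a relation algebra $\mathcal B$ with an $n$-dimensional cylindric basis, $n\ge5$. Since $1_W\ne0$ and $\mathcal B$ is atomic, there is an identity atom $e_0\le1_W$. Iterating Lemma 8 gives identity atoms $e_k\le1_W$ with $|\mathrm{Fun}(e_k)|\ge k$ for all $k$. For $k=R$ this contradicts Lemma 5. $\square$

So every algebra in $\mathbf{S\Re aCA}_n$ is a subalgebra of a relation algebra with an $n$-dimensional cylindric basis if $n=4$, and this fails, already for a finite algebra, for every finite $n\ge5$.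

## 12. Comparison of the classes, and non-finite axiomatizability

**Corollary 1.** For finite $k,n\ge4$: $\mathbf{S\Re aCA}_k\subseteq\mathbf{SCB}_n$ if and only if $n=4$. In particular $\mathbf{SCB}_4=\mathbf{S\Re aCA}_4$ is the class of all relation algebras, and $\mathbf{SCB}_n\subsetneq\mathbf{S\Re aCA}_n$ for all finite $n\ge5$.

*Proof.* Let $n=4$. All members of $\mathbf{S\Re aCA}_k$ are RAs, and the proof of Theorem A shows that every RA is in $\mathbf{SCB}_4$, which is contained in $\mathbf{S\Re aCA}_4$ by Maddux's theorem. If $n\ge5$, then $\mathcal A_k\in\mathbf{S\Re aCA}_k\setminus\mathbf{SCB}_n$ by Theorem B. The strict inclusion is the case $k=n$ together with Maddux's theorem. $\square$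

**Corollary 2.** Let $n\ge5$ be finite and let $\mathbf{RRA}$ be the class of representable relation algebras. No class $\mathbf V$ with $\mathbf{RRA}\subseteq\mathbf V\subseteq\mathbf{SCB}_n$ is finitely axiomatizable in first-order logic; in particular $\mathbf{SCB}_n$ is not.

*Proof.* **Step 1: $\mathbf{RRA}\subseteq\mathbf{SCB}_n$,** so that the statement covers $\mathbf V=\mathbf{SCB}_n$. A representable algebra embeds in $\wp(\bigcup_tU_t\times U_t)$ with the $U_t$ disjoint and nonempty. The atoms of this algebra are the singletons. Consider the networks $N_f(x,y)=\{(f(x),f(y))\}$ for $f:n\to U_t$. (B1): for the atom $\{(u,v)\}$ let $f(1)=v$ and $f=u$ elsewhere. (B2): if $N_f(i,j)\le a;b$, then $a=\{(f(i),u)\}$ and $b=\{(u,f(j))\}$ for some $u\in U_t$; change $f(k)$ to $u$. (B3): if $N_f\equiv_{ij}N_g$, then $f,g$ agree off $\{i,j\}$, hence take values in the same $U_t$. Take $L=N_k$, where $k$ agrees with $f$ off $j$ and with $g$ off $i$ (and $k=f$ if $i=j$).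

**Step 2: $\mathbf{S\Re aCA}_{d+1}\subseteq\mathbf{S\Re aCA}_d$ for $d\ge4$,** to compare the $\mathcal A_d$ in one fixed dimension. If $\mathcal C\in\mathbf{CA}_{d+1}$, then $\{x:c_dx=x\}$ is the universe of a $\mathbf{CA}_d$. Its relation algebra reduct is that of $\mathcal C$: the elements fixed by $c_2,\dots,c_{d-1}$ in it are the elements of $\mathcal C$ fixed by $c_2,\dots,c_d$, and the operations use only the indices $0,1,2$. Hence for each $k\ge4$ all $\mathcal A_d$ with $d\ge k$ are in $\mathbf{S\Re aCA}_k$.

**Step 3: an ultraproduct of the $\mathcal A_d$ is representable.** Let $\mathcal D$ be a nonprincipal ultraproduct of the $\mathcal A_d$ ($d\ge4$), and fix $k\ge4$. The finitely many $d<k$ do not matter, so $\mathcal D$ is an ultraproduct of algebras embedded in $\mathfrak{Ra}\,\mathcal C_d$ with $\mathcal C_d\in\mathbf{CA}_k$, $d\ge k$. $\mathbf{CA}_k$ is closed under ultraproducts, being defined by equations. Also $\mathfrak{Ra}$ commutes with ultraproducts: its universe is defined by finitely many equations, its operations are given by terms, and $0$ always lies in the universe, so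 a representative of an element can be corrected to $0$ on the coordinates where an equation fails. So $\mathcal D\in\mathbf{S\Re aCA}_k$ for every $k\ge4$. By the known theorem $\bigcap_{4\le k<\omega}\mathbf{S\Re aCA}_k=\mathbf{RRA}$ (see Hirsch–Hodkinson, *Relation Algebras by Games*), $\mathcal D\in\mathbf{RRA}\subseteq\mathbf V$.

**Step 4: conclusion.** By Theorem B no $\mathcal A_d$ is in $\mathbf{SCB}_n\supseteq\mathbf V$. So the complement of $\mathbf V$ contains all $\mathcal A_d$ but not their ultraproduct $\mathcal D$. If $\mathbf V$ were axiomatized by finitely many first-order sentences, hence by one sentence, then by Łoś's theorem its complement would be closed under ultraproducts. So $\mathbf V$ is not finitely axiomatizable. $\square$
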